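# Parallelotopes with all vertices on the boundary of a convex body

## 1. A triangle and a sphere

Take the triangle with vertices $(0,0)$, $(2,0)$, $(1,2)$ and cut it by vertical lines. The chord on the line $x=s$ has length $2s$ for $0\le s\le 1$ and $2(2-s)$ for $1\le s\le 2$. The length starts at $0$, rises to $2$, and returns to $0$, so it takes the value $1$ twice, at $s=\frac12$ and $s=\frac32$. The endpoints of these two chords are
$$(\tfrac12,0),\quad(\tfrac12,1),\quad(\tfrac32,0),\quad(\tfrac32,1),$$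
and they are the vertices of a parallelogram, here a square, all of whose vertices lie on the boundary of the triangle. Horizontal chords would not have served: at height $y$ the chord has length $2-y$, which is strictly decreasing, so no two of them are equally long. The reason is that the support line $y=0$ touches the triangle along a whole side.

Now replace the triangle by the unit sphere of $\mathbb R^d$. A parallelotope with center $c$ and half-edges $v_1,\dots,v_d$ has the vertices $c+\sum_l s_lv_l$, $s\in\{\pm1\}^d$. All of them are on the sphere exactly when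
$$|c|^2+\sum_l|v_l|^2+2\sum_l s_l\langle c,v_l\rangle+2\sum_{j<l}s_js_l\langle v_j,v_l\rangle=1\qquad\text{for all } s .$$
Multiply by $s_l$, or by $s_js_l$ with $j\neq l$, and average over all $s$. This gives $\langle c,v_l\rangle=0$ for all $l$ and $\langle v_j,v_l\rangle=0$ for $j\ne l$. As the $v_l$ span $\mathbb R^d$, we get $c=0$: the inscribed parallelotopes of the sphere are exactly the rectangular boxes centered at $0$ with $\sum|v_l|^2=1$.

So a triangle has such a parallelogram, and a sphere has very many. What about an arbitrary convex body, in an arbitrary dimension? We fix the words.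

**Definition.** A *$d$-dimensional convex body* in $\mathbb R^d$ is a compact convex set with nonempty interior. A *$d$-dimensional parallelotope* is a set $\{a+\sum_{i=1}^d t_iv_i:0\le t_i\le1\}$ with $v_1,\dots,v_d$ linearly independent. It is *inscribed* in a set if all its $2^d$ vertices lie in that set.

For which $d$ does the boundary of each $d$-dimensional convex body admit an inscribed $d$-dimensional parallelotope? We quote as known that $d=3$ belongs to this set: *the boundary of each $3$-dimensional convex body admits an inscribed $3$-dimensional parallelotope.* We also quote that this implies that the boundary of each centrally symmetric $4$-dimensional convex body admits an inscribed $4$-dimensional parallelotope.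

**Theorem A.** For $d=1,2,3$ the boundary of every $d$-dimensional convex body admits an inscribed $d$-parallelotope. For every $d\ge4$ there are convex bodies whose boundary admits none. Thus the set of all $d$ in question is $\{1,2,3\}$.

For $d=1$ the body is a segment, and it is its own inscribed parallelotope. The case $d=3$ is the quoted result.

**Proof for $d=2$.** The triangle shows what to do: find a direction in which the chord length vanishes at both ends. The boundary of $K$ contains at most countably many maximal nondegenerate segments, because it has finite length. So for all but countably many directions $w$ both support lines of $K$ orthogonal to $w$ touch $K$ in one point. Fix such a $w$, and let $\phi(s)$ be the length of $K\cap\{\langle x,w\rangle=s\}$ on the interval $[s_-,s_+]$ of those $s$ for which this set is nonempty. By convexity of $K$, $\phi$ is concave, hence continuous in the interior. By compactness it is upper semicontinuous: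 if $s_n\to s$, the endpoints of the chords accumulate at points of $K$ on the line of height $s$. Since $\phi\ge0$ and $\phi(s_\pm)=0$, it is continuous at the ends too. It is positive somewhere because $K$ has interior points, so by concavity it is positive on $(s_-,s_+)$. If it has its maximum $m$ at $s_0$, then it takes the value $m/2$ at some $s_1\in(s_-,s_0)$ and at some $s_2\in(s_0,s_+)$. The endpoints of these two parallel chords of equal length are on the boundary and are the vertices of a nondegenerate parallelogram. $\square$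

The rest of these notes proves the negative part.

## 2. Bodies close to the ball and orthonormal bases

The sphere example suggests a plan. For the ball, inscribed parallelotopes are rigid in shape: they are centered orthogonal boxes. If we perturb the ball slightly, an inscribed parallelotope must be almost such a box, and the perturbation should impose further equations on its edge directions. We look for a perturbation whose equations have no solution.

*Convention.* The same letter denotes a form and its polarization: a cubic form $T$ is also the symmetric trilinear map with $T(x)=T(x,x,x)$, and similarly for quartic forms. For example, if $T=t_1t_2t_3$ on $\mathbb R^3$, then $6T(x,y,z)$ is the sum of $t_1t_2t_3$-products over all six assignments of $x,y,z$. At the standard basis $6T=1$. At $(1,0,0)$, $(0,\cos\alpha,\sin\alpha)$, $(0,-\sin\alpha,\cos\alpha)$ it is $\cos^2\alpha-\sin^2\alpha$, which vanishes for $\alpha=\pi/4$. By $2B$ we denote the closed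 ball of radius $2$.

**Theorem B.** Let $d\ge4$. There are a cubic form $T$, a quartic form $Q$ on $\mathbb R^d$ and $\varepsilon_0,\eta_0>0$ such that for all $0<\varepsilon<\varepsilon_0$ and all $g\in C^4$ with $\|g-(T+Q)\|_{C^4(2B)}<\eta_0$, the set
$$K=\{|x|\le2:\ |x|^2+\varepsilon g(x)\le1\}$$
is a convex body without inscribed $d$-parallelotope (that is, none is inscribed in its boundary). For $d\ge7$ one can take $T=0$, $g=Q$, so that $K$ is centrally symmetric. For $d=4$ one can take, with any sufficiently small $\vartheta\ne0$,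
$$T=t_1t_2t_3+\vartheta\big[(t_2^2-t_1^2)t_4+4t_1^2t_3\big],\qquad Q=t_3^2(t_2^2-t_1^2)+t_3t_4(t_1^2+t_2^2).$$

**Definition.** A pair $(T,Q)$ is *good* if **no** orthonormal basis $e$ of $\mathbb R^d$ satisfies
$$T(e_i,e_j,e_k)=0\ \ (i<j<k),\qquad Q(e_i,e_j,e_k,e_l)=0\ \ (i<j<k<l).\tag{1}$$

**Proposition 1.** If $(T,Q)$ is good, then the conclusion of the first part of Theorem B holds for $(T,Q)$.

**Proof.**

**Step 1: $K$ is a convex body.** Put $f=|x|^2+\varepsilon g$. If $\|g-(T+Q)\|_{C^4(2B)}\le1$, then the derivatives of $g$ up to order $4$ are bounded on $2B$ by a constant depending only on $T,Q$. So for small $\varepsilon$, uniformly in $g$, the Hessian $2I+\varepsilon D^2g$ is positive definite on $2B$, $f(0)<1$, and $f>1$ on $|x|=2$. Hence $K$ is compact, convex, contains a neighborhood of $0$, and $f=1$ on $\partial K$.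

**Step 2: extract the mixed differences.** This step turns "all vertices lie on $f=1$" into one equation for each set of edges. Suppose the conclusion fails for every choice of $\varepsilon_0,\eta_0$. Then there are $\varepsilon_\nu\to0$, $g_\nu\to T+Q$ in $C^4(2B)$, and inscribed parallelotopes with vertices $c+\sum_ls_lv_l$, where $v_l$ are linearly independent; we suppress $\nu$. The vertices lie in $2B$; $c$ is their average, and $v_l$ is half the difference of two of them, so $|c|,|v_l|\le2$. For $S\subset\{1,\dots,d\}$ and a function $g$ put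
$$g_S=2^{-d}\sum_{s}\Big(\prod_{l\in S}s_l\Big)g\Big(c+\sum_ls_lv_l\Big).$$
In one variable, $\frac12(\phi(1)-\phi(-1))=\frac12\int_{-1}^1\phi'$. Applying this in each variable of $S$, we see that $g_S$ is the average over the signs outside $S$ of $2^{-|S|}\int_{[-1,1]^S}\partial_{v_S}g$, where $\partial_{v_S}=\prod_{l\in S}\partial_{v_l}$ and the arguments lie in the parallelotope, hence in $K\subset2B$. So for $|S|\le4$ the number $g_S/\prod_{l\in S}|v_l|$ is bounded, and it differs from the same number for $T+Q$ by $o(1)$.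

As $f=1$ at all vertices, $f_S=0$ for $S\ne\emptyset$.

**Step 3: read off the equations.** Let $\hat v_l=v_l/|v_l|$. By the expansion in Section 1, $(|x|^2)_S$ equals $2\langle c,v_l\rangle$ for $S=\{l\}$, $2\langle v_j,v_l\rangle$ for $S=\{j,l\}$, and $0$ for $|S|\ge3$. Dividing $f_S=0$ by $\prod_S|v_l|$ we get
$$\langle c,\hat v_l\rangle=O(\varepsilon),\qquad\langle\hat v_j,\hat v_l\rangle=O(\varepsilon)\ (j\neq l).$$
For $|S|\ge3$ we have $\varepsilon g_S=0$, so $(T+Q)_S/\prod_S|v_l|=o(1)$ when $|S|=3,4$. Expand $T$ and $Q$ at $c+\sum s_lv_l$ and use $s_l^2=1$. For $S=\{i,j,k\}$: $T_S=6T(v_i,v_j,v_k)$; a term of $Q$ carries the sign $s_is_js_k$ only if it contains an odd number of $v$'s, so $Q_S=24Q(c,v_i,v_j,v_k)$. For $|S|=4$: $T_S=0$ and $Q_S=24Q(v_i,v_j,v_k,v_l)$. Hence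
$$6T(\hat v_i,\hat v_j,\hat v_k)+24Q(c,\hat v_i,\hat v_j,\hat v_k)=o(1),\qquad24Q(\hat v_i,\hat v_j,\hat v_k,\hat v_l)=o(1).$$

**Step 4: pass to the limit.** Along a subsequence $\hat v\to e$. By the equations for $|S|=2$, $e$ is an orthonormal basis. Then $\langle c,\hat v_l\rangle\to0$ for all $l$ forces $c\to0$. So $e$ satisfies (1), which contradicts goodness. $\square$

The criterion cannot produce anything in dimension $3$, which agrees with the quoted result. Indeed, in $T(\cos\varphi\,e_1+\sin\varphi\,e_2,\,-\sin\varphi\,e_1+\cos\varphi\,e_2,\,e_3)$ the value at $\varphi=\frac\pi2$ is $T(e_2,-e_1,e_3)$, the negative of the value at $\varphi=0$. So there is a zero in between, and for $d=3$ no pair is good. The same rotation of $e_1,e_2$ shows that for $d=4$ no pair $(0,Q)$ is good. In dimension $4$ the cubic form is indispensable.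

## 3. Counting dimensions, and the failure of the count at $d=4$

The first thing to try is a generic pair. The orthonormal bases form $O(d)$, of dimension $\binom d2$, and (1) consists of $\binom d3+\binom d4$ equations.

**Good pairs exist for $d\ge5$.** Let $\mathcal V$ be the space of pairs $(T,Q)$. For fixed $e$, the conditions (1) are linear in $(T,Q)$, and they are linearly independent: they say that the coefficients of different monomials, in the coordinates with respect to $e$, vanish. So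
$$\{(T,Q,e):(1)\text{ holds}\}$$
is a manifold, a vector bundle over $O(d)$, of dimension
$$\dim\mathcal V+\tbinom d2-\tbinom d3-\tbinom d4<\dim\mathcal V,$$
because $\binom d3\ge\binom d2$ for $d\ge5$. The smooth image of a manifold of dimension less than $\dim\mathcal V$ has measure zero in $\mathcal V$. So the projection to $\mathcal V$ has measure zero, and every pair outside it is good. With $T=0$ the same argument works if $\binom d4>\binom d2$, i.e. $(d-2)(d-3)>12$, i.e. $d\ge7$. Then $g=Q$ is even and $K$ is centrally symmetric. With Proposition 1 this proves Theorem B for $d\ge5$.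

For $d=4$ there are $4+1=5$ equations on a group of dimension $6$. The bundle has dimension $\dim\mathcal V+1$, and the argument gives nothing: one would expect a curve of solutions. A good pair in $\mathbb R^4$ cannot come from counting; it has to come from the fact that a system of expected dimension one can still be empty over the *real* numbers. We therefore choose forms special enough that the system can be solved explicitly.

**Theorem 2.** Let $T_0=t_1t_2t_3$, $T_1=(t_2^2-t_1^2)t_4+4t_1^2t_3$, $Q=t_3^2(t_2^2-t_1^2)+t_3t_4(t_1^2+t_2^2)$ on $\mathbb R^4$. For all sufficiently small $\vartheta\ne0$ the pair $(T_0+\vartheta T_1,Q)$ is good.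

Everything from here on is the proof of Theorem 2.

## 4. The relations satisfied by $t_1t_2t_3$

From now on a *basis* $e=(e_1,\dots,e_4)$ is orthonormal and positively oriented; replacing $e_4$ by $-e_4$ does not affect (1). For a cubic form $C$ put
$$C_l=C(e_i,e_j,e_k)\ \text{ with }\{i,j,k,l\}=\{1,2,3,4\},\qquad W_C=W_C(e)=\sum_lC_le_l ,$$
so that the cubic conditions for $C$ read $W_C=0$. Let
$$\lambda^{(k)}=\lambda^{(k)}(e)=\sum_l\big(\tfrac12t_k(e_l)-t_k(e_l)^3\big)e_l,\qquad\pi(v)=\prod_l\langle v,e_l\rangle,$$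
and let $[t^\alpha]\pi$ be the coefficient of $t^\alpha$ in $\pi$, as a polynomial in the coordinates of $v$. The polarization of $t^\alpha$, $|\alpha|=4$, at $(e_1,\dots,e_4)$ is
$$\tfrac1{4!}\,\partial_{e_1}\partial_{e_2}\partial_{e_3}\partial_{e_4}t^\alpha=\tfrac1{4!}\,\pi(\partial)t^\alpha=\tfrac{\alpha!}{4!}[t^\alpha]\pi .$$
Hence
$$Q(e_1,\dots,e_4)=\tfrac16\big([t_2^2t_3^2]\pi-[t_1^2t_3^2]\pi\big)+\tfrac1{12}\big([t_1^2t_3t_4]\pi+[t_2^2t_3t_4]\pi\big).\tag{2}$$

**Running example.** Let $b_1=(1,0,0,0)$, $b_2=\frac1{\sqrt2}(0,1,1,0)$, $b_3=\frac1{\sqrt2}(0,-1,1,0)$, $b_4=(0,0,0,1)$. Only $b_1$ has a nonzero $t_1$-coordinate, and $t_2(b_j)t_3(b_l)+t_3(b_j)t_2(b_l)=0$ for $j\neq l$ in $\{2,3,4\}$, so $W_{T_0}(b)=0$. Moreover $\pi=\frac12t_1t_4(t_3^2-t_2^2)$ contains none of the monomials in (2), so $Q(b_1,\dots,b_4)=0$. Thus $(T_0,Q)$ is *not* good: $\vartheta=0$ is excluded for a reason.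

Next come linear relations among the four numbers $(T_0)_l$. They hold for every basis, and they are what makes $T_0$ special. To see where the coefficients come from, let $a_l=t_1(e_l)$ and
$$M_{jl}=t_2(e_j)t_3(e_l)+t_3(e_j)t_2(e_l).$$
The coordinate functions $t_a$ satisfy $\sum_lt_a(e_l)t_b(e_l)=\delta_{ab}$, so $Ma=0$, $\operatorname{tr}M=0$ and $\sum a_l^2=1$; also
$$6(T_0)_l=a_iM_{jk}+a_jM_{ik}+a_kM_{ij}.\tag{3}$$
In $\sum_lc_l\,6(T_0)_l$ the coefficient of $M_{jk}$ is $c_la_{l'}+c_{l'}a_l=a_la_{l'}\big(\frac{c_l}{a_l}+\frac{c_{l'}}{a_{l'}}\big)$, where $\{l,l'\}$ is the complement of $\{j,k\}$. We would like to use $Ma=0$; for this the last factor should be $a_j^2+a_k^2=1-a_l^2-a_{l'}^2$. So $c_l=a_l(\frac12-a_l^2)$, which is the $l$-th coordinate of $\lambda^{(1)}$.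

**Lemma 3.** For every basis: (i) $\langle\lambda^{(k)},W_{T_0}\rangle=0$ for $k=1,2,3$; (ii) $\langle\lambda^{(k)},W_{t_k^2t_j}\rangle=\frac16[t_k^3t_j]\pi$ for $j\ne k$.

**Proof.** Both sides are continuous in $e$. The bases with all $t_k(e_l)\neq0$ are dense, because the functions $g\mapsto t_k(ge_l)$ are analytic and not identically zero on the connected group $SO(4)$. So assume $a_l:=t_k(e_l)\ne0$, and put $\Pi=\prod a_l$.

(i) By symmetry of $T_0$ take $k=1$. By the computation just made,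
$$\sum_la_l(\tfrac12-a_l^2)\,6(T_0)_l=\sum_{j<k}M_{jk}\,a_la_{l'}(a_j^2+a_k^2)=\Pi\sum_{j\ne k}M_{jk}\frac{a_k}{a_j}=-\Pi\operatorname{tr}M=0,$$
where we used $\sum_{k\ne j}M_{jk}a_k=-M_{jj}a_j$.

(ii) Let $d_l=t_j(e_l)$. Then $C=t_k^2t_j$ has $C_l=\frac13\sum_{i\ne l}\frac{d_i}{a_i}\frac\Pi{a_l}$. So the left side is
$$\frac\Pi3\sum_i\frac{d_i}{a_i}\sum_{l\ne i}(\tfrac12-a_l^2)=\frac\Pi3\sum_i\frac{d_i}{a_i}(\tfrac12+a_i^2)=\frac\Pi6\sum_i\frac{d_i}{a_i},$$
because $\sum_ia_id_i=0$. And $[t_k^3t_j]\pi=\sum_id_i\prod_{m\ne i}a_m=\Pi\sum_id_i/a_i$. $\square$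

**The limiting system.** If Theorem 2 fails, there are $\vartheta_n\to0$, $\vartheta_n\ne0$, and bases with $W_{T_0}=-\vartheta_nW_{T_1}$ and $Q(e_1,\dots,e_4)=0$. Pair the first equation with $\lambda^{(k)}$: the left side vanishes by Lemma 3(i), so $\langle\lambda^{(k)},W_{T_1}\rangle=0$, *with no factor $\vartheta_n$ left*. By compactness a limit basis $e$ satisfies
$$\text{(a) }W_{T_0}(e)=0,\quad\text{(b) }\langle\lambda^{(k)}(e),W_{T_1}(e)\rangle=0\ (k=1,2,3),\quad\text{(c) }Q(e_1,\dots,e_4)=0.\tag{4}$$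
**We show that no basis satisfies (a), (b), (c).** This proves Theorem 2.

In the running example $\lambda^{(1)}(b)=-\frac12b_1$, and $T_1(b_2,b_3,b_4)=\frac13t_2(b_2)t_2(b_3)t_4(b_4)=-\frac16$, since $t_1$ vanishes on $b_2,b_3,b_4$. So $\langle\lambda^{(1)},W_{T_1}\rangle=\frac1{12}\ne0$: (a) and (c) hold, (b) fails.

## 5. Two frames of $\mathbb R^3$ attached to a basis of $\mathbb R^4$

To use (a) we need to solve it. We identify $\mathbb R^4$ with the quaternions $\mathbb H$ by $x=t_1+t_2i+t_3j+t_4k$, and $\operatorname{Im}\mathbb H$ with $\mathbb R^3$. Recall $xy=-\langle x,y\rangle+x\times y$ for $x,y\in\mathbb R^3$; $\langle x,y\rangle=\operatorname{Re}(x\bar y)$; $\langle xq,y\rangle=\langle x,y\bar q\rangle$; left and right multiplications by unit quaternions belong to $SO(4)$; and unit quaternions $q$ cover $SO(3)$ twice by $x\mapsto qx\bar q$.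

For a basis $e$ put $\ell_i=e_{i+1}\bar e_1$ and $m_i=\bar e_1e_{i+1}$, $i=1,2,3$. Multiplication by $\bar e_1$ from the right sends $e$ to $(1,\ell_1,\ell_2,\ell_3)$, so $\ell$ is a right-handed orthonormal basis of $\mathbb R^3$; likewise $m$. Moreover $\ell_i=e_1m_i\bar e_1$. For $\kappa\in\mathbb R^3\setminus0$ with $\sum\kappa_i=0$ let
$$K_+=\sum\kappa_i\ell_i\ell_i^T,\qquad K_-=\sum\kappa_im_im_i^T,\qquad V=(\kappa_1-\kappa_2)(\kappa_2-\kappa_3)(\kappa_3-\kappa_1).$$

**Definition.** $(e,\kappa)$ is *admissible* with parameters $(\sigma,p)\in\mathbb R^3\times\mathbb R^3$ if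
$$K_+=\tfrac12\begin{pmatrix}\sigma_3&p_1&p_2\\p_1&\sigma_2&p_3\\p_2&p_3&\sigma_1\end{pmatrix},\qquad K_-=\tfrac12\begin{pmatrix}-\sigma_3&p_1&-p_2\\p_1&-\sigma_2&-p_3\\-p_2&-p_3&-\sigma_1\end{pmatrix}.\tag{5}$$

In the running example $\ell_i=m_i=b_{i+1}$. With $\kappa=(\frac12,-\frac12,0)$ both matrices are $\frac12(\ell_1\ell_1^T-\ell_2\ell_2^T)$; they have the entry $\frac12$ at $(1,2)$ and $(2,1)$ and zeros elsewhere. So $(b,\kappa)$ is admissible with $\sigma=0$, $p=(1,0,0)$, and $V=\frac14$.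

For admissible $(e,\kappa)$ we have $\sum\sigma_i=2\operatorname{tr}K_+=0$ and $(\sigma,p)\neq0$. Put
$$G=\sum\sigma_kp_k^2-\sigma_1\sigma_2\sigma_3,\quad\beta=\tfrac14p_1p_2p_3,\quad\Omega=\sum p_k^2+\tfrac12\sum\sigma_k^2,\quad t=\tfrac12\Omega,\quad E_k=p_k^2-\sigma_k^2 .$$
Let $K_\pm$ be any two matrices of the form (5) with $\sum\sigma_i=0$. Expanding the determinants,
$$8\det K_\pm=2p_1p_2p_3\mp G,\qquad\operatorname{tr}K_\pm=0,\qquad\operatorname{tr}K_\pm^2=t .\tag{6}$$
The characteristic polynomials are $X^3-\frac t2X-\det K_\pm$. So the two matrices are isospectral if and only if $G=0$, and then $\det K_\pm=\beta$. In particular $G=0$ for admissible $(e,\kappa)$. Let $E_{ab}$ be the symmetric matrix with entries $1$ at $(a,b),(b,a)$ and $0$ elsewhere.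

**The maps $\phi_\pm$.** These carry bivectors of $\mathbb R^4$ to $\mathbb R^3$. Let
$$\phi_+(u\wedge w)=\tfrac12(w\bar u-u\bar w),\qquad\phi_-(u\wedge w)=\tfrac12(\bar uw-\bar wu).$$
Both are well defined, being bilinear and alternating, and both send $1\wedge x$ to $\operatorname{Im}x$. Using $e_{i+1}=\ell_ie_1=e_1m_i$: $e_1\wedge e_{i+1}$ goes to $\ell_i$ under $\phi_+$ and to $m_i$ under $\phi_-$. Further, $e_4\bar e_3=\ell_3\bar\ell_2=-\ell_3\ell_2=\ell_1$ and $\bar e_3e_4=\bar m_2m_3=-m_2m_3=-m_1$; so $e_3\wedge e_4\mapsto\ell_1$ and $-m_1$. Cyclically, $e_4\wedge e_2\mapsto\ell_2,-m_2$ and $e_2\wedge e_3\mapsto\ell_3,-m_3$.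

**Relabelling.** Hence for $j\ne l$ we have $\phi_+(e_j\wedge e_l)=\pm\ell_i$ and $\phi_-(e_j\wedge e_l)=\pm m_i$, where $i=1,2,3$ according as $\{j,l\}$ belongs to the splitting $12|34$, $13|24$, $14|23$. So if $e'$ arises from $e$ by permuting the vectors and changing signs, keeping the orientation, then $\ell_i'=\pm\ell_{\rho(i)}$ and $m_i'=\pm m_{\rho(i)}$ with one permutation $\rho$. With $\kappa_i'=\kappa_{\rho(i)}$ the matrices $K_\pm$ do not change; thus $(e,\kappa)$ is admissible iff $(e',\kappa')$ is. The condition $W_{T_0}=0$ is also invariant. Every permutation can be realized, with one additional sign change if necessary.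

**Lemma 4.** If $W_{T_0}(e)=0$, then $(e,\kappa)$ is admissible for some $\kappa\ne0$ with $\sum\kappa_i=0$.

**Proof.**

**Step 1: translate admissibility into a $4\times4$ matrix equation.** Use $a_l=t_1(e_l)$ and $M$ from Section 4. For $x\in\mathbb H$ let $y=\operatorname{Im}x$, $x_l=\langle x,e_l\rangle$ and $\omega_{jl}=a_jx_l-a_lx_j$. Since $1=\sum a_le_l$, we have $1\wedge x=\sum_{j<l}\omega_{jl}\,e_j\wedge e_l$. Apply $\phi_\pm$:
$$\langle y,\ell_1\rangle=\omega_{12}+\omega_{34},\qquad\langle y,m_1\rangle=\omega_{12}-\omega_{34},$$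
and similarly for $i=2,3$ with $\omega_{13},\omega_{42}$ and $\omega_{14},\omega_{23}$. So $y^T(K_++K_-)y=2\sum_{j<l}\kappa_{jl}\omega_{jl}^2$, where $\kappa_{12}=\kappa_{34}=\kappa_1$, $\kappa_{13}=\kappa_{24}=\kappa_2$, $\kappa_{14}=\kappa_{23}=\kappa_3$. In the coordinates $x_l$ this quadratic form has the matrix
$$N_{jl}=-2\kappa_{jl}a_ja_l\ (j\ne l),\qquad N_{ll}=2\sum_{j\ne l}\kappa_{jl}a_j^2 .\tag{7}$$
Note $Na=0$ and $\operatorname{tr}N=2\sum_{j<l}\kappa_{jl}(a_j^2+a_l^2)=2\sum_i\kappa_i$. The form $y^TE_{12}y=2t_2t_3$ has the matrix $M$ in the same coordinates. As $x\mapsto y$ is onto $\mathbb R^3$, we have $K_++K_-=\eta E_{12}$ iff $N=\eta M$.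

By (3), the hypothesis is $a_iM_{jk}+a_jM_{ik}+a_kM_{ij}=0$ for all triples; also $Ma=0$ and $\operatorname{tr}M=0$.

**Step 2: find $\kappa\ne0$ with $\sum\kappa_i=0$ and $N=\eta M$, $\eta\in\{0,1\}$.** By relabelling we may put the zeros of $a$ at the last places.

*All $a_l\neq0$.* Put $\mu_{jk}=M_{jk}/(a_ja_k)$. Then $\mu_{ij}+\mu_{ik}+\mu_{jk}=0$ for all triples. Adding the equations for $123$, $124$ and subtracting those for $134$, $234$ gives $2\mu_{12}-2\mu_{34}=0$; similarly $\mu_{13}=\mu_{24}$ and $\mu_{14}=\mu_{23}$, and then the three values have sum $0$. Take $\kappa_{jl}=-\mu_{jl}/2$. The off-diagonal entries of $N$ and $M$ agree; the diagonal ones agree because $Na=Ma=0$ and $a_l\ne0$. So $N=M$.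

*Exactly one zero, $a_4=0$.* The triples containing $4$ give $a_iM_{j4}+a_jM_{i4}=0$ for $i\ne j$ in $\{1,2,3\}$. So the numbers $M_{i4}/a_i$ have pairwise sums $0$, and $M_{14}=M_{24}=M_{34}=0$; also $N_{i4}=0$. Define $\kappa_1,\kappa_2,\kappa_3$ by $N_{12}=M_{12}$, $N_{13}=M_{13}$, $N_{23}=M_{23}$. The triple $123$ gives $-2a_1a_2a_3\sum\kappa_i=0$. For $l\le3$, $N_{ll}=M_{ll}$ follows from $Na=Ma=0$. Both traces vanish, so $N_{44}=M_{44}$ and $N=M$.

*Exactly two zeros, $a_3=a_4=0$.* The triple $134$ gives $M_{34}=0$. For $r=3,4$ the triple $12r$ and the $r$-th row of $Ma=0$ give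
$$a_1M_{2r}+a_2M_{1r}=0=a_1M_{1r}+a_2M_{2r}.$$
If $a_1^2\ne a_2^2$, then $M_{1r}=M_{2r}=0$. Choose $\kappa_1$ by $M_{12}=-2\kappa_1a_1a_2$, and $\kappa_2,\kappa_3$ by
$$M_{33}=2(\kappa_2a_1^2+\kappa_3a_2^2),\qquad M_{44}=2(\kappa_3a_1^2+\kappa_2a_2^2),$$
which is possible as $a_1^4-a_2^4\ne0$. Then $N_{11}=M_{11}$, $N_{22}=M_{22}$ follow from $Na=Ma=0$, all other entries agree, so $N=M$; and $\operatorname{tr}M=0$ gives $\sum\kappa_i=0$. If $a_1^2=a_2^2=\frac12$, take $\kappa=(0,1,-1)$: by (7), $N=0$, so $K_++K_-=0$. This is $\eta=0$.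

*Three zeros, $a=(\pm1,0,0,0)$.* The triples $1jk$ give $M_{jk}=0$ for $j\ne k$ in $\{2,3,4\}$, and $Ma=0$ gives $M_{1l}=0$ for all $l$. So $M$ is diagonal with $M_{11}=0$, and $\kappa_i=\frac12M_{i+1,i+1}$ gives $N=M$ and $\sum\kappa_i=\frac12\operatorname{tr}M=0$.

When $\eta=1$, $\kappa\ne0$ because $M\neq0$ (the form $2t_2t_3$ is not zero).

**Step 3: the matrix $X=\frac12(K_+-K_-)$ has $X_{12}=0$.** This is the one missing entry condition.

If $\eta=1$, then $2X_{12}=\operatorname{tr}(E_{12}X)=\operatorname{tr}((K_++K_-)X)=\frac12(\operatorname{tr}K_+^2-\operatorname{tr}K_-^2)=0$, because both traces are $\sum\kappa_i^2$.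

If $\eta=0$, then $X=K_+=\ell_2\ell_2^T-\ell_3\ell_3^T$. Changing signs of $e_1,e_2$ and possibly $e_3$ we may assume $a_1=a_2=\frac1{\sqrt2}$; this changes only signs of the $\ell_i,m_i$ and of entries of $M$. Now $e_3,e_4$ are imaginary, and $e_1=\frac1{\sqrt2}+y_1$ with $y_1\perp e_3,e_4$ in $\mathbb R^3$ and $|y_1|^2=\frac12$. So $y_1=\frac s{\sqrt2}\,e_3\times e_4$, $s=\pm1$, and
$$\ell_2=e_3\bar e_1=\tfrac1{\sqrt2}e_3-e_3\times y_1=\tfrac1{\sqrt2}(e_3+se_4),\qquad\ell_3=e_4\bar e_1=\tfrac1{\sqrt2}e_4-e_4\times y_1=\tfrac1{\sqrt2}(e_4-se_3).$$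
Therefore $2X_{12}=\ell_2^TE_{12}\ell_2-\ell_3^TE_{12}\ell_3=2s\,e_3^TE_{12}e_4=2sM_{34}=0$.

**Step 4: conclude.** $K_\pm=\frac\eta2E_{12}\pm X$ with $X$ symmetric and $X_{12}=0$. This is the form (5) with $p_1=\eta$, $p_2=2X_{13}$, $p_3=2X_{23}$, $\sigma_3=2X_{11}$, $\sigma_2=2X_{22}$, $\sigma_1=2X_{33}$. $\square$

**Remark (not used later).** If $(e,\kappa)$ is admissible with $p_1\ne0$, then conversely $W_{T_0}(e)=0$: here $N=p_1M$, and in each triple the three pairs belong to the three different splittings, so $p_1(a_iM_{jk}+a_jM_{ik}+a_kM_{ij})=-2a_ia_ja_k\sum\kappa_i=0$. The parameters $(\sigma,p)$ with $\sum\sigma_i=0$ and $G=0$, up to scaling, form a three-parameter family. So one expects three parameters of solutions of (a), although four equations in six unknowns would suggest two; the relations of Lemma 3(i) account for an excess. Conditions (b) will have to compensate for it.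

## 6. Three charts for one basis

The coordinates $t_1,t_2,t_3$ play equal roles in $T_0$, but $1\in\mathbb H$ is a distinguished vector. To make the directions $1,i,j$ available for the same computation, we rotate. Let $q_1=1$, $q_2=i$, $q_3=j$ and $A^{(1)}=E_{12}$, $A^{(2)}=E_{13}$, $A^{(3)}=E_{23}$. The basis $e^{(k)}=(e_l\bar q_k)_l$ has the same $\ell_i$, since $e_{i+1}\bar q_kq_k\bar e_1=\ell_i$, and $m_i$ is replaced by $q_km_i\bar q_k$. Conjugation by $i$ is $\operatorname{diag}(1,-1,-1)$ and conjugation by $j$ is $\operatorname{diag}(-1,1,-1)$ on $\mathbb R^3$. So $K_-$ becomes $K_-^{(k)}$, where $K_-^{(1)}=K_-$, and $K_-^{(2)},K_-^{(3)}$ arise by changing the signs of the entries $(12),(13)$, respectively $(12),(23)$, and the symmetric ones. For admissible $(e,\kappa)$ we read off from (5)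
$$K_++K_-^{(k)}=p_kA^{(k)},\qquad X^{(k)}:=\tfrac12(K_+-K_-^{(k)})=K_+-\tfrac12p_kA^{(k)},\qquad\operatorname{tr}(A^{(k)}X^{(k)})=0.\tag{8}$$
Moreover $\langle v,e_l\bar q_k\rangle=\langle vq_k,e_l\rangle$, so $\pi_{e^{(k)}}(v)=\pi(vq_k)$. And $t_1(e_l\bar q_k)=\langle e_l,q_k\rangle=t_k(e_l)$ gives
$$\lambda^{(1)}(e^{(k)})=\lambda^{(k)}(e)\,\bar q_k.\tag{9}$$
We note
$$vi=(-v_2,v_1,v_4,-v_3),\qquad vj=(-v_3,-v_4,v_1,v_2).\tag{10}$$

## 7. The product $\pi$ as a difference of two traces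

Conditions (b) and (c) involve coefficients of $\pi$ (Lemma 3(ii) and (2)). We want them as polynomials in $(\sigma,p)$. For $v\in\mathbb H$ let $R_v\in\mathbb R^{3\times3}$ be the matrix of $m\mapsto vm\bar v$.

**Lemma 5.** For every basis and every $\kappa$ with $\sum\kappa_i=0$,
$$16V\pi(v)=\Psi(v):=\operatorname{tr}(K_+^2R_vK_-R_v^T)-\operatorname{tr}(K_+R_vK_-^2R_v^T).$$

**Proof.** In this proof $v_l=\langle v,e_l\rangle$. We have $v=ue_1$ with $u=v_1+v_2\ell_1+v_3\ell_2+v_4\ell_3$. So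
$$R_{ij}:=\langle\ell_i,R_vm_j\rangle=\langle\ell_i,u\,e_1m_j\bar e_1\,\bar u\rangle=\langle\ell_i,u\ell_j\bar u\rangle$$
is the usual rotation matrix of the quaternion with coordinates $v_1,\dots,v_4$, times $|v|^2$. With the upper sign for the first named entry,
$$R_{12},R_{21}=2(v_2v_3\mp v_1v_4),\quad R_{23},R_{32}=2(v_3v_4\mp v_1v_2),\quad R_{31},R_{13}=2(v_2v_4\mp v_1v_3).$$
Hence $R_{12}^2-R_{21}^2=R_{23}^2-R_{32}^2=R_{31}^2-R_{13}^2=-16\pi$. Since $\operatorname{tr}(\ell_i\ell_i^TR_vm_jm_j^TR_v^T)=R_{ij}^2$,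
$$\Psi=\sum_{i,j}\kappa_i\kappa_j(\kappa_i-\kappa_j)R_{ij}^2=-16\pi\big[\kappa_1\kappa_2(\kappa_1-\kappa_2)+\kappa_2\kappa_3(\kappa_2-\kappa_3)+\kappa_3\kappa_1(\kappa_3-\kappa_1)\big]=16\pi V,$$
because the bracket equals $-V$. $\square$

**Axial vectors.** For a $3\times3$ matrix $N$ put $\operatorname{ax}N=(N_{23}-N_{32},N_{31}-N_{13},N_{12}-N_{21})$; it vanishes for symmetric $N$, and $\operatorname{ax}N^T=-\operatorname{ax}N$. For $w\in\mathbb R^3$ let $\hat wm=w\times m$. Writing out the entries gives $\operatorname{tr}(\hat wN)=w\cdot\operatorname{ax}N$. For symmetric $S$, $\hat wS+S\hat w$ is the hat of $(\operatorname{tr}S-S)w$: for $S=\operatorname{diag}(1,0,0)$ both sides are the hat of $(0,w_2,w_3)$, and the general case follows by rotation and linearity. Hence $w\cdot\operatorname{ax}(SN+NS)=\operatorname{tr}((\hat wS+S\hat w)N)$ gives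
$$\operatorname{ax}(SN+NS)=(\operatorname{tr}S-S)\operatorname{ax}N\qquad(S\text{ symmetric}).$$
Let $c=\operatorname{ax}(K_+K_-)$. Apply this with $(S,N)=(K_+,K_+K_-)$, $(K_-,K_+K_-)$, $(K_+,K_+K_-^2)$. Each time one of the two products, $K_+K_-K_+$, $K_-K_+K_-$, $K_+K_-^2K_+$, is symmetric and drops out, and $\operatorname{tr}K_\pm=0$:
$$\operatorname{ax}(K_+^2K_-)=-K_+c,\qquad\operatorname{ax}(K_+K_-^2)=-K_-c,\qquad\operatorname{ax}(K_+^2K_-^2)=K_+K_-c.\tag{11}$$

Let $(e,\kappa)$ be admissible. In chart $k$ we write $K_-,A,X,c$ for $K_-^{(k)},A^{(k)},X^{(k)},c^{(k)}$. From $K_-=p_kA-K_+$ we get $c^{(k)}=p_k\operatorname{ax}(K_+A^{(k)})=\frac12p_ku^{(k)}$. Multiplication by $A^{(k)}$ from the right interchanges two columns of $K_+$ and kills the third, so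
$$u^{(1)}=(-p_2,p_3,\sigma_3-\sigma_2),\quad u^{(2)}=(p_1,\sigma_1-\sigma_3,-p_3),\quad u^{(3)}=(\sigma_2-\sigma_1,-p_1,p_2).\tag{12}$$

**Step 1: expand $\operatorname{tr}(PR_vHR_v^T)$ at $v=1$.** This gives the coefficients of $v_1^3$ and $v_1^2$. For $w\in\operatorname{Im}\mathbb H$, $(v_1+w)m(v_1-w)=v_1^2m+2v_1w\times m-wmw$ and $-wmw=2(w\cdot m)w-|w|^2m$ (check $m=w$ and $m\perp w$). So
$$R_{v_1+w}=v_1^2I+2v_1\hat w+(2ww^T-|w|^2I).$$
For symmetric $P,H$ the coefficient of $v_1^3$ in $\operatorname{tr}(PR_vHR_v^T)$ is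
$$2\operatorname{tr}(P\hat wH)-2\operatorname{tr}(PH\hat w)=2\operatorname{tr}(\hat w[H,P])=-4\,w\cdot\operatorname{ax}(PH).\tag{13}$$
So, by (11), for $\Psi$ it is $w\cdot\big(-4\operatorname{ax}(K_+^2K_-)+4\operatorname{ax}(K_+K_-^2)\big)=4w\cdot(K_+-K_-)c=8\,w\cdot Xc$.

For the second order, note $\operatorname{tr}(P\hat wH\hat w)=-w^T(P\boxtimes H)w$ with
$$P\boxtimes H=PH+HP-(\operatorname{tr}P)H-(\operatorname{tr}H)P+(\operatorname{tr}P\operatorname{tr}H-\operatorname{tr}PH)I .$$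
By bilinearity it suffices to check $P=pp^T$, $H=qq^T$ with vectors $p,q$: the left side is $-(p\cdot(w\times q))^2=-(w\cdot(p\times q))^2$, and $w^T(P\boxtimes H)w$ is the expanded Gram determinant of $p,q,w$, which is $(w\cdot(p\times q))^2$. So the $v_1^2$-part of $\operatorname{tr}(PR_vHR_v^T)$ is
$$2w^T(PH+HP)w-2|w|^2\operatorname{tr}(PH)-4\operatorname{tr}(P\hat wH\hat w),$$
i.e. it is given by the matrix $6(PH+HP)-4(\operatorname{tr}P)H-4(\operatorname{tr}H)P$ modulo multiples of $I$.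

**Step 2: the quadratic part of $\Psi$.** We only need it modulo $I$, because only differences of diagonal entries and off-diagonal entries occur in (2). Let the $v_1^2$-part of $\Psi$ be $w^TSw$, and put $\mathsf a=\frac12p_kA$, so $K_\pm=\mathsf a\pm X$. Modulo multiples of $I$, with $\{P,H\}=PH+HP$,
$$S\equiv6\big(\{K_+^2,K_-\}-\{K_+,K_-^2\}\big)+4t(K_+-K_-)=12(K_+XK_-+K_-XK_+)+8tX=24(\mathsf aX\mathsf a-X^3)+8tX.$$
Since $\operatorname{tr}X=0$, Cayley–Hamilton gives $X^3=\frac12\operatorname{tr}(X^2)X+\det X\,I$; and by $\operatorname{tr}(K_+A)=p_k$, $\operatorname{tr}A^2=2$ we have $\operatorname{tr}X^2=t-p_k^2+\frac12p_k^2=t-\frac12p_k^2$. So $-24X^3+8tX\equiv(6p_k^2-4t)X$, and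
$$S\equiv6p_k^2(AXA+X)-2\Omega X\pmod I.\tag{14}$$

**Step 3: cubic coefficients.** In chart 1,
$$2X^{(1)}=\begin{pmatrix}\sigma_3&0&p_2\\0&\sigma_2&p_3\\p_2&p_3&\sigma_1\end{pmatrix},\qquad2X^{(1)}u^{(1)}=\big(-\sigma_2p_2,\ \sigma_3p_3,\ p_3^2-p_2^2+\sigma_1(\sigma_3-\sigma_2)\big).$$
By $\sum\sigma=0$, $\sigma_1(\sigma_3-\sigma_2)=\sigma_2^2-\sigma_3^2$, so the last entry is $E_3-E_2$, and $8X^{(1)}c^{(1)}=2p_1(-\sigma_2p_2,\sigma_3p_3,E_3-E_2)$. In chart 2,
$$2X^{(2)}=\begin{pmatrix}\sigma_3&p_1&0\\p_1&\sigma_2&p_3\\0&p_3&\sigma_1\end{pmatrix},\qquad(2X^{(2)}u^{(2)})_2=p_1^2+\sigma_2(\sigma_1-\sigma_3)-p_3^2=E_1-E_3,$$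
so $8(X^{(2)}c^{(2)})_2=2p_2(E_1-E_3)$. This is the coefficient of $v_1^3v_3$ in $16V\pi(vi)$, which by (10) is $-16V[t_2^3t_4]\pi$. Thus
$$16V[t_1^3t_3]\pi=2p_1p_3\sigma_3,\quad16V[t_1^3t_4]\pi=2p_1(E_3-E_2),\quad16V[t_2^3t_4]\pi=-2p_2(E_1-E_3).\tag{15}$$

**Step 4: quadratic coefficients and the value of $Q$.** In chart 1, $AXA$ interchanges the diagonal entries $11,22$ of $X$ and has third row and column zero. So (14) gives $S_{11}-S_{22}=\Omega(\sigma_2-\sigma_3)$ and $S_{23}=p_3(3p_1^2-\Omega)$. In chart 2, where $AXA$ interchanges $11,33$ and has second row and column zero, $S_{11}-S_{33}=\Omega(\sigma_1-\sigma_3)$ and $S_{23}=p_3(3p_2^2-\Omega)$. With $w=(v_2,v_3,v_4)$, and with (10) in chart 2,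
$$16V([t_1^2t_2^2]-[t_1^2t_3^2])\pi=\Omega(\sigma_2-\sigma_3),\qquad16V([t_1^2t_2^2]-[t_2^2t_3^2])\pi=\Omega(\sigma_1-\sigma_3),$$
$$16V[t_1^2t_3t_4]\pi=2p_3(3p_1^2-\Omega),\qquad16V[t_2^2t_3t_4]\pi=-2p_3(3p_2^2-\Omega).$$
Insert these in (2):
$$96V\,Q(e_1,\dots,e_4)=\mathcal Q:=\Omega Y+3p_3(p_1^2-p_2^2),\qquad Y:=\sigma_2-\sigma_1.\tag{16}$$

## 8. The three vectors $\lambda^{(k)}$ are proportional

Condition (b) is three equations. On admissible bases with simple spectrum they collapse to one.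

**Lemma 6.** If $(e,\kappa)$ is admissible and $V\ne0$, there is $\Lambda\in\mathbb R^4$ with
$$\lambda^{(1)}=p_1\Lambda,\qquad\lambda^{(2)}=-p_2\Lambda,\qquad\lambda^{(3)}=p_3\Lambda,$$
and $\Lambda$ is continuous in the admissible data with $V\neq0$.

In the running example $\lambda^{(1)}=-\frac12b_1$ and $p=(1,0,0)$, so $\Lambda=-\frac12b_1$. The lemma predicts $\lambda^{(2)}=0$; indeed the numbers $t_2(b_l)$ are $0,\frac1{\sqrt2},-\frac1{\sqrt2},0$, and $\frac12x-x^3$ vanishes at each of them.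

**Proof.**

**Step 1: a formula for $\lambda^{(1)}$ by traces.** The purpose is to express $\sum a_l^3e_l$ through $K_\pm$. Let $v_l=\langle v,e_l\rangle$ and $\Theta(v)=\sum_lv_l^4$. Then $\lambda^{(1)}=\frac12\cdot1-\frac14\nabla\Theta(1)$. With $R_{ij}$ as in Lemma 5, $R_{ii}=v_1^2+v_{i+1}^2-(\text{the other two squares})$; squaring and adding, $\sum_iR_{ii}^2=3\sum_lv_l^4-2\sum_{j<l}v_j^2v_l^2$, so
$$\Theta=\tfrac14\Big(|v|^4+\sum_iR_{ii}^2\Big).$$
The matrix $(R_{ij}^2)$ has all row and column sums $|v|^4$. So its trace is $|v|^4$ plus its trace on the plane of zero-sum vectors in $\mathbb R^3$. On this plane use the vectors $(\kappa_i)$ and $(\kappa_i^2-\frac t3)$. As $\sum\kappa_i^2=t$, $\sum\kappa_i^3=3\beta$, $\sum\kappa_i^4=\frac{t^2}2$, their Gram matrix is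
$$\begin{pmatrix}t&3\beta\\3\beta&t^2/6\end{pmatrix},\qquad\text{of determinant }\tfrac{t^3}6-9\beta^2=\tfrac{V^2}3,$$
because $V^2=\frac12t^3-27\beta^2$ is the discriminant of $X^3-\frac t2X-\beta$. As $V\ne0$, they form a basis. Let
$$n_{rs}(v)=\operatorname{tr}(K_+^rR_vK_-^sR_v^T)=\sum_{i,j}\kappa_i^r\kappa_j^sR_{ij}^2 .$$
The bilinear form of $(R_{ij}^2)$ on the two vectors has the entries $n_{11}$, $n_{12}$, $n_{21}$ and $n_{22}-\frac{t^2}3|v|^4$ (use the row and column sums). Multiplying by the inverse Gram matrix and taking the trace,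
$$\Theta=\tfrac12|v|^4+\tfrac3{4V^2}L,\qquad L=\tfrac{t^2}6n_{11}-3\beta(n_{12}+n_{21})+t\big(n_{22}-\tfrac{t^2}3|v|^4\big).$$
Since $\nabla|v|^4=4$ at $v=1$, this gives $\lambda^{(1)}=-\frac3{16V^2}\nabla L(1)$.

The same holds in chart $k$ for $\lambda^{(1)}(e^{(k)})$, with the same $\kappa,V,t,\beta$; we write $L^{(k)}$. By (13) and (11), the imaginary part of $\nabla L^{(k)}(1)$ is
$$-4\big[\tfrac{t^2}6+3\beta(K_++K_-)+tK_+K_-\big]c=-2p_k\gamma^{(k)},\qquad\gamma^{(k)}=\big[\tfrac{t^2}6+3\beta p_kA+tK_+K_-\big]u^{(k)},$$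
and its real part is $4L^{(k)}(1)$ by homogeneity.

**Step 2: the vectors $\gamma^{(k)}$.** For $\{i,j,k\}=\{1,2,3\}$ put
$$\xi_k=p_i^2+p_j^2-p_k^2+\sigma_i\sigma_j+\sigma_k^2,\qquad\alpha_k=\tfrac{t^2}6-\tfrac34p_i^2p_j^2+\tfrac t4\xi_k,$$
$$\chi_{ij}=(\sigma_i-\sigma_j)\tfrac{t^2}6+\tfrac t4\big(\sigma_jp_j^2-\sigma_ip_i^2+\sigma_k(E_j-E_i)\big).$$
We use repeatedly $\sigma_i(\sigma_k-\sigma_j)=\sigma_j^2-\sigma_k^2$ and $-\sigma_i\sigma_j-\sigma_j^2=\sigma_j\sigma_k$, both from $\sum\sigma=0$. In each chart we compute $2K_-^{(k)}u^{(k)}$ and then multiply by $2K_+$.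

*Chart 1.* Here $2K_-^{(1)}=\begin{pmatrix}-\sigma_3&p_1&-p_2\\p_1&-\sigma_2&-p_3\\-p_2&-p_3&-\sigma_1\end{pmatrix}$, so $2K_-^{(1)}u^{(1)}=(p_1p_3+\sigma_2p_2,\ -p_1p_2-\sigma_3p_3,\ E_2-E_3)$. Multiplying by $2K_+$:

- first entry: $\sigma_3(p_1p_3+\sigma_2p_2)-p_1(p_1p_2+\sigma_3p_3)+p_2(E_2-E_3)=-p_2(p_1^2-\sigma_2\sigma_3-E_2+E_3)=-p_2\xi_2$;
- second entry: $p_1(p_1p_3+\sigma_2p_2)-\sigma_2(p_1p_2+\sigma_3p_3)+p_3(E_2-E_3)=p_3(p_1^2-\sigma_2\sigma_3+E_2-E_3)=p_3\xi_3$;
- third entry: $p_2(p_1p_3+\sigma_2p_2)-p_3(p_1p_2+\sigma_3p_3)+\sigma_1(E_2-E_3)=\sigma_2p_2^2-\sigma_3p_3^2+\sigma_1(E_2-E_3)$.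

Also $A^{(1)}u^{(1)}=(p_3,-p_2,0)$ and $3\beta p_1=\frac34p_1^2p_2p_3$.

*Chart 2.* Here $2K_-^{(2)}=\begin{pmatrix}-\sigma_3&-p_1&p_2\\-p_1&-\sigma_2&-p_3\\p_2&-p_3&-\sigma_1\end{pmatrix}$, so $2K_-^{(2)}u^{(2)}=(-\sigma_1p_1-p_2p_3,\ E_3-E_1,\ p_1p_2+\sigma_3p_3)$. Multiplying by $2K_+$:

- first entry: $-\sigma_3(\sigma_1p_1+p_2p_3)+p_1(E_3-E_1)+p_2(p_1p_2+\sigma_3p_3)=p_1(p_2^2-\sigma_1\sigma_3+E_3-E_1)=p_1\xi_1$;
- second entry: $-p_1(\sigma_1p_1+p_2p_3)+\sigma_2(E_3-E_1)+p_3(p_1p_2+\sigma_3p_3)=\sigma_3p_3^2-\sigma_1p_1^2+\sigma_2(E_3-E_1)$;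
- third entry: $-p_2(\sigma_1p_1+p_2p_3)+p_3(E_3-E_1)+\sigma_1(p_1p_2+\sigma_3p_3)=-p_3(p_2^2-\sigma_1\sigma_3+E_1-E_3)=-p_3\xi_3$.

Also $A^{(2)}u^{(2)}=(-p_3,0,p_1)$ and $3\beta p_2=\frac34p_1p_2^2p_3$.

*Chart 3.* Here $2K_-^{(3)}=\begin{pmatrix}-\sigma_3&-p_1&-p_2\\-p_1&-\sigma_2&p_3\\-p_2&p_3&-\sigma_1\end{pmatrix}$, so $2K_-^{(3)}u^{(3)}=(E_1-E_2,\ \sigma_1p_1+p_2p_3,\ -\sigma_2p_2-p_1p_3)$. Multiplying by $2K_+$:

- first entry: $\sigma_3(E_1-E_2)+p_1(\sigma_1p_1+p_2p_3)-p_2(\sigma_2p_2+p_1p_3)=\sigma_1p_1^2-\sigma_2p_2^2+\sigma_3(E_1-E_2)$;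
- second entry: $p_1(E_1-E_2)+\sigma_2(\sigma_1p_1+p_2p_3)-p_3(\sigma_2p_2+p_1p_3)=-p_1(p_3^2-\sigma_1\sigma_2-E_1+E_2)=-p_1\xi_1$;
- third entry: $p_2(E_1-E_2)+p_3(\sigma_1p_1+p_2p_3)-\sigma_1(\sigma_2p_2+p_1p_3)=p_2(p_3^2-\sigma_1\sigma_2+E_1-E_2)=p_2\xi_2$.

Also $A^{(3)}u^{(3)}=(0,p_2,-p_1)$ and $3\beta p_3=\frac34p_1p_2p_3^2$.

Now collect $\gamma^{(k)}=\frac{t^2}6u^{(k)}+3\beta p_kA^{(k)}u^{(k)}+\frac t4(2K_+)(2K_-^{(k)})u^{(k)}$. For instance, the first entry of $\gamma^{(1)}$ is $-\frac{t^2}6p_2+\frac34p_1^2p_2p_3^2-\frac t4p_2\xi_2=-p_2\alpha_2$. In the same way,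
$$\gamma^{(1)}=(-p_2\alpha_2,\ p_3\alpha_3,\ \chi_{32}),\quad\gamma^{(2)}=(p_1\alpha_1,\ \chi_{13},\ -p_3\alpha_3),\quad\gamma^{(3)}=(\chi_{21},\ -p_1\alpha_1,\ p_2\alpha_2).$$

**Step 3: the $\chi$'s coincide.** Clearly $\chi_{ij}=-\chi_{ji}$. Next, $\chi_{ik}+\chi_{jk}=-\frac12\sigma_kt^2+\frac t4B$ with
$$B=2\sigma_kp_k^2-\sigma_ip_i^2-\sigma_jp_j^2+(\sigma_i+\sigma_j)E_k-\sigma_iE_j-\sigma_jE_i .$$
The coefficient of each of $p_1^2,p_2^2,p_3^2$ is $\sigma_k$, and the terms without $p$ are $\sigma_k^3+\sigma_iσ_j(\sigma_i+\sigma_j)=\sigma_k^3-\sigma_i\sigma_j\sigma_k$. As $\frac12\sum\sigma^2=\sigma_k^2-\sigma_i\sigma_j$,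
$$B=\sigma_k\big(\textstyle\sum p^2+\sigma_k^2-\sigma_i\sigma_j\big)=\sigma_k\Omega=2t\sigma_k .$$
So $\chi_{ik}+\chi_{jk}=0$. With $\chi:=\chi_{23}$ this gives $\chi_{32}=-\chi$, $\chi_{13}=-\chi$, and $\chi_{21}=-\chi_{31}=\chi_{13}=-\chi$.

**Step 4: the real part, $L^{(k)}(1)=-\frac12p_k^2\alpha_k$.** At $v=1$ we have $R_v=I$, and we use $K_++K_-=p_kA$ together with $\operatorname{tr}A^2=\operatorname{tr}A^4=2$, $\operatorname{tr}A^3=0$.

Squares: $2p_k^2=2t+2n_{11}$, so $n_{11}=p_k^2-t$.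

Cubes: $0=\operatorname{tr}(K_++K_-)^3=6\beta+3(n_{12}+n_{21})$, so $n_{12}+n_{21}=-2\beta$.

Fourth powers: $\operatorname{tr}K_\pm^4=\frac{t^2}2$; from $K_\pm^3=\frac t2K_\pm+\beta$ we get $\operatorname{tr}(K_+^3K_-)=\operatorname{tr}(K_+K_-^3)=\frac t2n_{11}$; and $\operatorname{tr}(K_+K_-)^2=n_{22}-|c|^2$, since $2\operatorname{tr}(K_+K_-)^2-2n_{22}=\operatorname{tr}[K_+,K_-]^2=-2|c|^2$. So $2p_k^4=t^2+4tn_{11}+6n_{22}-2|c|^2$, i.e.
$$n_{22}=\tfrac16\big(2p_k^4+3t^2-4tp_k^2+2|c|^2\big).$$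
Hence
$$L^{(k)}(1)=-\tfrac12t^2p_k^2+6\beta^2+\tfrac t3p_k^4+\tfrac t3|c|^2,$$
with $|c|^2=\frac14p_k^2\big(p_i^2+p_j^2+(\sigma_i-\sigma_j)^2\big)$ by (12), and $6\beta^2=\frac38p_1^2p_2^2p_3^2$. The term $6\beta^2$ cancels against $-\frac38p_k^2p_i^2p_j^2$ in $\frac12p_k^2\alpha_k$, and $L^{(k)}(1)+\frac12p_k^2\alpha_k$ is $p_k^2t$ times
$$-\tfrac5{12}t+\tfrac5{24}\sum p^2+\tfrac1{12}(\sigma_i-\sigma_j)^2+\tfrac18(\sigma_i\sigma_j+\sigma_k^2)=-\tfrac5{48}\sum\sigma^2+\tfrac5{24}(\sigma_i^2+\sigma_j^2+\sigma_i\sigma_j)=0.$$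
Here we used $t=\frac12\sum p^2+\frac14\sum\sigma^2$, then $\sigma_k=-\sigma_i-\sigma_j$, and finally $\sum\sigma^2=2(\sigma_i^2+\sigma_j^2+\sigma_i\sigma_j)$.

**Step 5: compare the charts.** By Steps 1 and 4,
$$\lambda^{(1)}(e^{(k)})=\tfrac3{8V^2}\,p_k\big(p_k\alpha_k+\gamma^{(k)}\big)\qquad\text{(real part + imaginary part)},$$
and $\lambda^{(k)}(e)=\lambda^{(1)}(e^{(k)})q_k$ by (9). By Steps 2 and 3 the quaternions in brackets are, for $k=1,2,3$,
$$(p_1\alpha_1,-p_2\alpha_2,p_3\alpha_3,-\chi),\quad(p_2\alpha_2,p_1\alpha_1,-\chi,-p_3\alpha_3),\quad(p_3\alpha_3,-\chi,-p_1\alpha_1,p_2\alpha_2).$$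
By (10), right multiplication by $1,i,j$ turns them into $z,-z,z$ with $z=(p_1\alpha_1,-p_2\alpha_2,p_3\alpha_3,-\chi)$. This is the lemma with $\Lambda=\frac3{8V^2}z$. $\square$

## 9. Evaluating the pairing with $W_{T_1}$

For degenerate values of the parameters we shall argue by approximation, so we first record how to lift approximations from frames to bases.

**Lemma 7.** If right-handed orthonormal frames $\ell^n\to\ell$, $m^n\to m$ in $\mathbb R^3$ and $e$ is a basis with frames $\ell,m$, then there are bases $e^n\to e$ with frames $\ell^n,m^n$.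

**Proof.** The rotations $m_i^n\mapsto\ell_i^n$ converge to the rotation $m_i\mapsto\ell_i$, which is $x\mapsto e_1x\bar e_1$. As the unit quaternions cover $SO(3)$, they can be written as $x\mapsto e_1^nx\bar e_1^n$ with unit $e_1^n\to e_1$. Put $e_{i+1}^n=\ell_i^ne_1^n$; then $\bar e_1^ne_{i+1}^n=\bar e_1^n\ell_i^ne_1^n=m_i^n$. $\square$

**Lemma 8.** If $(e,\kappa)$ is admissible and $V\ne0$, then
$$48V\langle\Lambda,W_{T_1}(e)\rangle=F:=E_1+E_2-2E_3+4p_3\sigma_3.$$

In the running example $48V=12$, $\langle\Lambda,W_{T_1}\rangle=-\frac12\cdot(-\frac16)=\frac1{12}$, and $F=E_1=1$.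

**Proof.**

**Step 1: the case $p_1p_2\ne0$.** By Lemma 6, Lemma 3(ii) and (15), $p_1\langle\Lambda,W_{t_1^2t_4}\rangle=\frac16[t_1^3t_4]\pi=\frac{2p_1(E_3-E_2)}{96V}$. Arguing likewise for the other monomials, with $\lambda^{(2)}=-p_2\Lambda$ for $t_2^2t_4$, we find that $48V\langle\Lambda,W_C\rangle$ equals
$$E_3-E_2,\qquad p_3\sigma_3,\qquad E_1-E_3\qquad\text{for }C=t_1^2t_4,\ t_1^2t_3,\ t_2^2t_4.$$
Since $T_1=t_2^2t_4-t_1^2t_4+4t_1^2t_3$, the claim follows.

**Step 2: $dG\ne0$ on $\{\sum\sigma=0\}$ at our point.** This makes $\{G=0\}$ a smooth hypersurface there, on which we can move. At a critical point of $G$ on $\{\sum\sigma=0\}$ we have $\sigma_kp_k=0$ for all $k$, and $p_k^2-\sigma_i\sigma_j$ is independent of $k$. If $\sigma=0$, all $|p_k|$ are equal, so $K_+$ is, up to conjugation by a diagonal sign matrix, a multiple of the matrix with zero diagonal and off-diagonal entries $1$; it has a double eigenvalue, so $V=0$, which is excluded. If exactly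 one $\sigma_k$ vanishes, say $\sigma_3=0$, $\sigma_1=-\sigma_2\neq0$, then $p_1=p_2=0$, and comparing $k=1$ with $k=3$ gives $0=p_3^2+\sigma_1^2$, impossible; the other indices are the same. If no $\sigma_k$ vanishes, then $p=0$ and all $\sigma_i\sigma_j$ are equal, so all $\sigma_i$ are equal, hence zero, impossible. (Two zeros among the $\sigma_k$ force three.)

**Step 3: approximate by $p_1p_2\ne0$.** Suppose $p_1=0$ or $p_2=0$. For each vanishing one, $\partial G/\partial p_k=2\sigma_kp_k=0$. So some other partial derivative, in linear coordinates, is nonzero, and by the implicit function theorem the vanishing ones among $p_1,p_2$ can be varied freely on $\{G=0\}$. Hence $(\sigma,p)$ is a limit of zeros of $G$ with $\sum\sigma=0$ and $p_1p_2\ne0$. By (6), the matrices (5) at these zeros are isospectral, with spectra converging to the simple spectrum $\kappa$. So the eigenvalues, labelled by proximity to $\kappa_i$, agree for $K_+$ and $K_-$, and the unit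 eigenvectors can be chosen to converge to $\ell_i$ and $m_i$; the frames are eventually right-handed. By Lemma 7 we obtain admissible data converging to $(e,\kappa)$. The formula holds for them by Step 1, and it follows for $(e,\kappa)$ by continuity of $\Lambda$, $V$, $W_{T_1}$ and $F$. $\square$

## 10. Real zeros of $G$, $F$ and $\mathcal Q$

On bases with $V\neq0$, the system has become $G=F=\mathcal Q=0$ in the parameters. Counting still leaves one projective parameter: five linear parameters, minus one for scaling, minus three equations. What excludes solutions is a sign.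

**Lemma 9.** If $(\sigma,p)\ne0$, $\sum\sigma=0$ and $G=F=\mathcal Q=0$, then $\sigma=0$ and $|p_1|=|p_2|=|p_3|$.

**Proof.** With $Y=\sigma_2-\sigma_1$ we have $\sigma_1=-\frac12(\sigma_3+Y)$ and $\sigma_2=\frac12(Y-\sigma_3)$. So $G=0$ reads
$$-\tfrac12Y(p_1^2-p_2^2)=\sigma_3\big[\tfrac14(\sigma_3^2-Y^2)+\tfrac12(p_1^2+p_2^2)-p_3^2\big],$$
and $F=0$ reads
$$p_1^2+p_2^2-2p_3^2=\tfrac12(\sigma_3^2+Y^2)-2\sigma_3^2-4p_3\sigma_3.\tag{17}$$
Insert (17): the square bracket is $-\frac12\sigma_3^2-2p_3\sigma_3$. Hence $Y(p_1^2-p_2^2)=\sigma_3^2(\sigma_3+4p_3)$. Multiply $\mathcal Q=0$ by $Y$: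
$$\Omega Y^2=-3\sigma_3^2\,p_3(\sigma_3+4p_3).$$

If $\sigma_3=0$, then $Y=0$, as $\Omega>0$. So $\sigma=0$, $p_1^2+p_2^2=2p_3^2$ by (17), and $p_3(p_1^2-p_2^2)=0$ by $\mathcal Q=0$. As $p\ne0$, $p_3\neq0$, and all $|p_k|$ agree.

If $\sigma_3\ne0$, scale to $\sigma_3=1$, since $G,F,\mathcal Q$ are homogeneous. Then $p_3(1+4p_3)\le0$, so $-\frac14\le p_3\le0$ and $-p_3(1+4p_3)\le\frac1{16}$ (the maximum is at $p_3=-\frac18$). Also $\Omega\ge\frac12\sum\sigma^2=\frac12\big(1+\frac12(1+Y^2)\big)\ge\frac34$, so $Y^2\le\frac3{16}\cdot\frac43=\frac14$. But then, by (17),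
$$p_1^2+p_2^2=2p_3^2-4p_3+\tfrac12(1+Y^2)-2\le\tfrac18+1+\tfrac12+\tfrac18-2=-\tfrac14<0,$$
a contradiction. $\square$

**Bases with $V\ne0$.** Let $e$ satisfy (a), (b), (c), and let $(e,\kappa)$ be admissible with parameters $(\sigma,p)$ (Lemma 4).

*Case 1: $V\ne0$, $p\neq0$.* Some $p_k\ne0$, so (b) and Lemma 6 give $\langle\Lambda,W_{T_1}\rangle=0$, and Lemma 8 gives $F=0$. By (c) and (16), $\mathcal Q=0$; and $G=0$. Lemma 9 gives $\sigma=0$ and $|p_1|=|p_2|=|p_3|$, so $K_+$ has a double eigenvalue and $V=0$, a contradiction.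

*Case 2: $V\ne0$, $p=0$.* Here (b) says nothing, but $\mathcal Q=\Omega Y=0$ gives $\sigma_1=\sigma_2$, and $G=0$ gives $\sigma_1\sigma_2\sigma_3=0$; with $\sum\sigma=0$ this forces $\sigma=0$, which contradicts $(\sigma,p)\ne0$.

## 11. Bases with a double eigenvalue

*Case 3: $V=0$.* Formulas (16) and Lemma 8 now read $0=0$ or make no sense, so we approach $e$ through admissible data with $V\neq0$ and compare first orders.

**Step 1: determine the parameters.** A cyclic relabelling of $e_2,e_3,e_4$ preserves (a), (b), (c), since $W_C$, $\lambda^{(k)}$ and $Q(e_1,\dots,e_4)$ do not depend on the order; it permutes $\ell_i,m_i,\kappa_i$ cyclically. So we may assume $\kappa_1=\kappa_2$. Then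
$$K_+=\varkappa(\ell\ell^T-\tfrac13I),\quad K_-=\varkappa(mm^T-\tfrac13I),\quad\varkappa=-3\kappa_1\neq0,\quad\ell=\ell_3,\ m=m_3.$$
Denote components by $\ell^{(a)},m^{(a)}$. Comparison with (5) gives $(\ell^{(a)})^2+(m^{(a)})^2=\frac23$, and $\ell^{(a)}\ell^{(b)}=\pm m^{(a)}m^{(b)}$ for $a\ne b$, with sign $+$ for $(12)$ and $-$ for $(13),(23)$. So
$$(\ell^{(a)}\ell^{(b)})^2=\big(\tfrac23-(\ell^{(a)})^2\big)\big(\tfrac23-(\ell^{(b)})^2\big),\quad\text{i.e.}\quad(\ell^{(a)})^2+(\ell^{(b)})^2=\tfrac23\ \text{ for all }a\ne b.$$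
Hence $\ell=(\epsilon_1,\epsilon_2,\epsilon_3)/\sqrt3$ with $\epsilon_a=\pm1$ and $m=\pm(\epsilon_1,\epsilon_2,-\epsilon_3)/\sqrt3$. Reading off (5): $\sigma=0$ and $p_k=r\omega_k$, where
$$r=\tfrac23\varkappa,\qquad\omega_1=\epsilon_1\epsilon_2,\quad\omega_2=\epsilon_1\epsilon_3,\quad\omega_3=\epsilon_2\epsilon_3 .$$
The eigenvalues are $r$ (eigenvector $\ell_3$, resp. $m_3$) and $-\frac r2$ (double).

Consider parameters near this point of the form $p_k=\omega_k(r+\delta_k)$ with $\sum\delta_k=0$, and write $h=(\sigma,\delta)$. As $\sum\sigma=0$,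
$$G=2r\sum\sigma_k\delta_k+\sum\sigma_k\delta_k^2-\sigma_1\sigma_2\sigma_3.\tag{18}$$

**Step 2: approach $e$ by admissible data with simple spectrum.** The difficulty is that eigenvectors in a double eigenspace jump under perturbation. We must choose the direction of perturbation so that exactly the given vectors $\ell_1,\ell_2$ and $m_1,m_2$ appear in the limit.

**Lemma 10.** There are $h=(\dot\sigma,\dot\delta)\ne0$ with $\sum\dot\sigma_k=\sum\dot\delta_k=\sum\dot\sigma_k\dot\delta_k=0$, a constant $C$, and admissible $(e^n,\kappa^n)\to(e,\kappa)$ with parameters $h_n\to0$ as above, $h_n\ne0$, $h_n/|h_n|\to h/|h|$ and $0<|V_n|\le C|h_n|$.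

**Proof.**

*Choice of $h$.* Let $D_+=\operatorname{diag}(\epsilon_1,\epsilon_2,\epsilon_3)$, $D_-=\operatorname{diag}(\epsilon_1,\epsilon_2,-\epsilon_3)$. Matrices of the form (5) satisfy
$$D_\pm K_\pm D_\pm=\tfrac12(\mathsf P\pm\Sigma),$$
where $\Sigma=\operatorname{diag}(\sigma_3,\sigma_2,\sigma_1)$ and $\mathsf P$ is symmetric with zero diagonal and entries $\omega_1p_1,\omega_2p_2,\omega_3p_3$ at $(12),(13),(23)$. Both $D_+\ell_3$ and $D_-m_3$ are $\pm\mathbf1/\sqrt3$, where $\mathbf1=(1,1,1)$. Let $B_+=\ell_1\ell_1^T-\ell_2\ell_2^T$ and $B_-=m_1m_1^T-m_2m_2^T$.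

For $\sum c_a=0$ the restriction of the quadratic form $\sum_ac_ax_a^2$ to $\mathbf1^\perp$ has trace $\frac23\sum c_a=0$. With the projection $P$ onto $\mathbf1^\perp$, whose entries are $\frac23$ on the diagonal and $-\frac13$ off it, the trace of its square is $\sum_{a,b}P_{ab}^2c_ac_b=\frac49\sum c_a^2+\frac19\sum_{a\ne b}c_ac_b=\frac13\sum c_a^2$. So $c\mapsto\sum c_ax_a^2|_{\mathbf1^\perp}$ is injective, hence a bijection from $\{\sum c_a=0\}$ to the two-dimensional space of traceless quadratic forms on $\mathbf1^\perp$. Let $c^\pm$ represent $D_\pm B_\pm D_\pm$ on $\mathbf1^\perp$. The eigenvalues there are $1,-1$, the trace of the square is $2$, so $|c^+|^2=|c^-|^2=6$.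

For $h=(\dot\sigma,\dot\delta)$ with $\sum\dot\sigma=\sum\dot\delta=0$ the derivative of $D_\pm K_\pm D_\pm$ is $\frac12(\dot{\mathsf P}\pm\dot\Sigma)$, where $\dot{\mathsf P}$ has the entries $\dot\delta_1,\dot\delta_2,\dot\delta_3$ at $(12),(13),(23)$. On $\mathbf1^\perp$, for $\{a,b,c\}=\{1,2,3\}$, $2x_ax_b=x_c^2-x_a^2-x_b^2=2x_c^2-|x|^2$. So, as $\sum\dot\delta=0$, the restriction to $\mathbf1^\perp$ is
$$\tfrac12\sum_k(2\dot\delta_k\pm\dot\sigma_k)x_{4-k}^2 .$$
Choose $h$ with $2\dot\delta_k\pm\dot\sigma_k=2c^\pm_{4-k}$, that is, $\dot\delta_k=\frac12(c^++c^-)_{4-k}$ and $\dot\sigma_k=(c^+-c^-)_{4-k}$. Then the restriction is that of $D_\pm B_\pm D_\pm$. Moreover $\sum\dot\sigma=\sum\dot\delta=0$, $h\ne0$ because $c^\pm\neq0$, and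
$$\sum\dot\sigma_k\dot\delta_k=\tfrac12(|c^+|^2-|c^-|^2)=0.$$

*A curve in $\{G=0\}$ with tangent $h$.* The quadratic form $\sum\sigma_k\delta_k$ on $\{\sum\sigma=\sum\delta=0\}$ is nondegenerate; pick $h'$ in this space such that its derivative at $h$ in direction $h'$ is nonzero. By (18), $G$ at $\epsilon(h+sh')$ equals $\epsilon^2\Phi(\epsilon,s)$ with $\Phi$ a polynomial, $\Phi(0,0)=2r\sum\dot\sigma_k\dot\delta_k=0$ and $\partial_s\Phi(0,0)\ne0$. By the implicit function theorem there is a smooth $s(\epsilon)$ with $s(0)=0$ and $G=0$ at $\epsilon(h+s(\epsilon)h')$. Let $K_\pm(\epsilon)$ be the corresponding matrices. By (6) they are isospectral, and $K_\pm(\epsilon)=K_\pm+\epsilon K_\pm'+o(\epsilon)$, where the compression of $K_\pm'$ to the double eigenspace $\ell_3^\perp$, resp. $m_3^\perp$, is $B_\pm$.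

*Eigenvectors of $K_+(\epsilon)$ as $\epsilon\downarrow0$; $K_-(\epsilon)$ is analogous.* From any sequence $\epsilon\downarrow0$ select a subsequence along which orthonormal eigenbases of $K_+(\epsilon)$ converge; the limits form an orthonormal eigenbasis of $K_+$, so two of them lie in $\ell_3^\perp$ and one is $\pm\ell_3$. Let $x_\epsilon\to x\in\ell_3^\perp$, with eigenvalue $\mu_\epsilon\to-\frac r2$. For $y\in\ell_3^\perp$,
$$\langle y,(K_+(\epsilon)-K_+)x_\epsilon\rangle=(\mu_\epsilon+\tfrac r2)\langle y,x_\epsilon\rangle .$$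
Divide by $\epsilon$ and let $\epsilon\to0$. First take $y=x$: $(\mu_\epsilon+\frac r2)/\epsilon\to\nu:=\langle x,K_+'x\rangle$. Then for arbitrary $y$: $\langle y,B_+x\rangle=\nu\langle y,x\rangle$. So $x$ is an eigenvector of $B_+$ on $\ell_3^\perp$ with eigenvalue $\nu\in\{1,-1\}$, i.e. $x=\pm\ell_1$ or $x=\pm\ell_2$. The two orthogonal limits in $\ell_3^\perp$ are therefore $\pm\ell_1$, with $\mu_\epsilon=-\frac r2+\epsilon+o(\epsilon)$, and $\pm\ell_2$, with $\mu_\epsilon=-\frac r2-\epsilon+o(\epsilon)$.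

As every sequence has such a subsequence, for small $\epsilon>0$ the spectrum is simple. Label the eigenvalues so that $\mu_1>\mu_2$ are those near $-\frac r2$ and $\mu_3$ is the one near $r$; then $\mu_1-\mu_2=2\epsilon+o(\epsilon)$. With suitable signs the unit eigenvectors of $K_+(\epsilon)$ converge to $\ell_1,\ell_2,\ell_3$, and likewise those of $K_-(\epsilon)$ converge to $m_1,m_2,m_3$. Since the spectra agree, so do the labelled eigenvalues; the frames are right-handed for small $\epsilon$. Take $\epsilon_n\downarrow0$. Lemma 7 gives bases $e^n\to e$ with these frames, and with $\kappa^n=(\mu_1,\mu_2,\mu_3)$ the pairs $(e^n,\kappa^n)$ are admissible with parameters $h_n=\epsilon_n(h+s(\epsilon_n)h')$. Finally $V_n\ne0$, and $|V_n|\le C|h_n|$ because $|h_n|=\epsilon_n(|h|+o(1))$, $\kappa_1^n-\kappa_2^n=2\epsilon_n+o(\epsilon_n)$, and the other two factors of $V_n$ are bounded. $\square$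

**Step 3: compare first orders.** By Lemmas 6 and 8, and then (b),
$$\frac{p_1^nF_n}{48V_n}=\langle\lambda^{(1)}(e^n),W_{T_1}(e^n)\rangle\to\langle\lambda^{(1)}(e),W_{T_1}(e)\rangle=0,\qquad p_1^n\to r\omega_1\ne0 .$$
By (16) and (c), $\mathcal Q_n/(96V_n)=Q(e_1^n,\dots,e_4^n)\to0$. As $|V_n|\le C|h_n|$, we get $F_n/|h_n|\to0$ and $\mathcal Q_n/|h_n|\to0$. Both $F$ and $\mathcal Q$ vanish at $h=0$, and since $p_k^2=(r+\delta_k)^2$ and $\Omega=3r^2$ at $h=0$, their linear parts there are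
$$2r(\delta_1+\delta_2-2\delta_3)+4r\omega_3\sigma_3\quad\text{for }F,\qquad3r^2(\sigma_2-\sigma_1)+6r^2\omega_3(\delta_1-\delta_2)\quad\text{for }\mathcal Q.$$
So the vector $h$ of Lemma 10 satisfies
$$\sum\dot\sigma_k\dot\delta_k=0,\qquad2(\dot\delta_1+\dot\delta_2-2\dot\delta_3)+4\omega_3\dot\sigma_3=0,\qquad3(\dot\sigma_2-\dot\sigma_1)+6\omega_3(\dot\delta_1-\dot\delta_2)=0.$$

**Step 4: again a sign.** Put $\varpi=\dot\delta_3$, $\nu=\frac12(\dot\delta_1-\dot\delta_2)$, $\varsigma=\dot\sigma_3$, $y=\dot\sigma_2-\dot\sigma_1$. As $\dot\delta_1+\dot\delta_2=-\varpi$, the last two equations say $\varpi=\frac23\omega_3\varsigma$ and $y=-4\omega_3\nu$. In the first, $\dot\sigma_1\dot\delta_1+\dot\sigma_2\dot\delta_2=-\frac\varpi2(\dot\sigma_1+\dot\sigma_2)+\nu(\dot\sigma_1-\dot\sigma_2)=\frac12\varsigma\varpi-y\nu$, so it reads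
$$0=\tfrac32\varsigma\varpi-y\nu=\omega_3(\varsigma^2+4\nu^2).$$
Hence $\varsigma=\nu=0$, then $\varpi=y=0$, and $h=0$, a contradiction.

Thus no basis satisfies (a), (b), (c), and Theorem 2 is proved. With Proposition 1 it gives Theorem B for $d=4$; Section 3 gave it for $d\ge5$. Theorem B implies the negative part of Theorem A, whose positive part was settled in Section 1. So the set of all $d$ is $\{1,2,3\}$. $\blacksquare$

**Remark.** By the quoted result on centrally symmetric bodies in $\mathbb R^4$, every body in $\mathbb R^4$ whose boundary admits no inscribed $4$-parallelotope is necessarily not centrally symmetric. For $d\ge7$, by Theorem B, even centrally symmetric bodies can fail.
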